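\title{Cylindric bases and relation algebra reducts\\ of cylindric algebras}

\begin{abstract}
By a theorem of Maddux, every subalgebra of a relation algebra with an $n$-dimensional cylindric basis is a subalgebra of the relation algebra reduct of an $n$-dimensional cylindric algebra. We determine for which finite $n\ge4$ the converse holds: it holds for $n=4$ and fails for every $n\ge5$. For each finite $d\ge4$ we construct a finite relation algebra that embeds in the reduct of a $d$-dimensional cylindric algebra but, for every finite $n\ge5$, in no relation algebra with an $n$-dimensional cylindric basis. The algebra hides a ternary function behind binary labels by means of pairing, and the proof that it does not embed plays Ramsey's theorem against a count of functional atoms. As a consequence, for finite $n\ge5$ the class of subalgebras of relation algebras with an $n$-dimensional cylindric basis is not finitely axiomatizable.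
\end{abstract}

\section{The question and the answer}\label{sec:intro}

A relation algebra is an abstract calculus of binary relations, and an $n$-dimensional cylindric algebra is an abstract calculus of $n$-ary relations. A cylindric algebra of dimension at least four contains a relation algebra, made of the elements that depend on the first two coordinates only. Cylindric bases give a combinatorial condition, stated inside a relation algebra, which guarantees that the algebra arises in this way. We ask whether the condition is also necessary. All dimensions are finite, and a natural number $n$ is identified with the set $\{0,\dots,n-1\}$.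

\subsection*{Relation algebras and cylindric algebras}

A \emph{relation algebra} is a Boolean algebra $(A,+,\cdot,-,0,1)$ with a constant $1'$ (identity), a unary operation $x\mapsto\breve x=x^{\smile}$ (converse) and a binary operation $;$ (composition) such that
\[
(x;y);z=x;(y;z),\qquad x;1'=x,\qquad (x+y);z=x;z+y;z,
\]
\[
x^{\smile\smile}=x,\quad (x+y)^{\smile}=\breve x+\breve y,\quad (x;y)^{\smile}=\breve y;\breve x,\quad \breve x;-(x;y)\le -y .
\]
If $E$ is an equivalence relation, then $\wp(E)$ is a relation algebra under the set operations relative to $E$, the identity relation on the field of $E$, and the converse and composition of binary relations. A relation algebra is \emph{representable} if it embeds in some $\wp(E)$, and $\mathbf{RRA}$ is the class of representable relation algebras.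

An \emph{$n$-dimensional cylindric algebra} is a Boolean algebra with unary operations $c_i$ and constants $d_{ij}$ $(i,j<n)$ such that
\begin{enumerate}
\item[(C1)] $c_i0=0$, \ $x\le c_ix$, \ and \ $c_i(x\cdot c_iy)=c_ix\cdot c_iy$;
\item[(C2)] $c_ic_jx=c_jc_ix$;
\item[(C3)] $d_{ii}=1$, \ and \ $d_{ij}=c_k(d_{ik}\cdot d_{kj})$ for $k\notin\{i,j\}$;
\item[(C4)] $c_i(d_{ij}\cdot x)\cdot c_i(d_{ij}\cdot -x)=0$ for $i\ne j$.
\end{enumerate}
The class of these algebras is $\mathbf{CA}_n$. The model to keep in mind is $\wp(U^n)$, where $c_iY$ is the set of tuples that agree with some member of $Y$ off the coordinate $i$, and $d_{ij}$ is the set of tuples $a$ with $a_i=a_j$. Thus $c_i$ is existential quantification over the $i$th variable.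

For $i\ne j$ put $s^i_jx=c_j(d_{ij}\cdot x)$. The \emph{relation algebra reduct} $\mathfrak{Ra}\,\mathcal C$ of $\mathcal C\in\mathbf{CA}_n$ has universe $\{x\in C: c_ix=x\text{ for all }2\le i<n\}$, the Boolean operations of $\mathcal C$, and
\[
1'=d_{01},\qquad \breve x=s^1_2s^0_1s^2_0x,\qquad x;y=c_2(s^2_1x\cdot s^2_0y).
\]
In $\wp(U^n)$ a tuple $a$ lies in $s^i_jY$ exactly when overwriting $a_j$ by $a_i$ produces a member of $Y$, and the three definitions become identity, converse and composition of binary relations on $U$. For $n\ge4$ the algebra $\mathfrak{Ra}\,\mathcal C$ is a relation algebra for every $\mathcal C\in\mathbf{CA}_n$. We use this fact without proof and assume $n\ge4$ throughout, which also excludes the degenerate case $n=3$. Let $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_n$ be the class of relation algebras isomorphic to a subalgebra of $\mathfrak{Ra}\,\mathcal C$ for some $\mathcal C\in\mathbf{CA}_n$. These classes decrease as $n$ grows (Lemma~\ref{lem:decreasing}), and it is known that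
\begin{equation}\label{eq:rra}
\bigcap_{4\le k<\omega}\mathbf{S}\mathfrak{Ra}\mathbf{CA}_k=\mathbf{RRA};
\end{equation}
see \cite{HH}. So membership in $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_n$ is an $n$-dimensional approximation to representability.

\subsection*{Networks and bases}

Let $\mathcal B$ be an atomic relation algebra with set of atoms $\mathrm{At}\,\mathcal B$. A \emph{network} on a set $V$ of \emph{nodes} is a map $N:V\times V\to\mathrm{At}\,\mathcal B$ with
\[
N(u,u)\le1'\quad\text{and}\quad N(u,v)\le N(u,w);N(w,v)\qquad\text{for all }u,v,w\in V .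
\]
The atom $N(u,v)$ is the \emph{label} from $u$ to $v$. A network on $n$ is an \emph{$n$-dimensional (atomic) network}. For such networks, $M\equiv_kN$ means that $M(x,y)=N(x,y)$ whenever $x,y\ne k$, and $M\equiv_{ij}N$ means that $M(x,y)=N(x,y)$ whenever $x,y\notin\{i,j\}$. An \emph{$n$-dimensional relational basis} for $\mathcal B$ is a set $\mathcal N$ of $n$-dimensional networks satisfying (B1) and (B2) below; it is a \emph{cylindric basis} if it also satisfies (B3).
\begin{enumerate}
\item[(B1)] For every atom $\alpha$ there is $N\in\mathcal N$ with $N(0,1)=\alpha$.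
\item[(B2)] If $N\in\mathcal N$, $i,j,k<n$, $k\notin\{i,j\}$, and $\alpha,\beta$ are atoms with $N(i,j)\le\alpha;\beta$, then there is $M\in\mathcal N$ with $M\equiv_kN$, $M(i,k)=\alpha$ and $M(k,j)=\beta$.
\item[(B3)] If $M,N\in\mathcal N$, $i,j<n$ and $M\equiv_{ij}N$, then there is $L\in\mathcal N$ with $L\equiv_jM$ and $L\equiv_iN$.
\end{enumerate}
A network is a picture of $n$ points of a would-be representation. Condition (B2) moves one node to witness a composition, and (B3) amalgamates two pictures that agree on $n-2$ nodes. Let $\mathbf{SCB}_n$ be the class of relation algebras that embed in an atomic relation algebra with an $n$-dimensional cylindric basis.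

\begin{example}\label{ex:rra}
$\mathbf{RRA}\subseteq\mathbf{SCB}_n$. Let $E$ be an equivalence relation with classes $U_t$. The atoms of $\wp(E)$ are singletons, and each map $f:n\to U_t$ gives a network $N_f(x,y)=\{(f(x),f(y))\}$. These networks form a cylindric basis. For (B1), given the atom $\{(u,v)\}$, send $1$ to $v$ and all other nodes to $u$. For (B2), if $N_f(i,j)\le\alpha;\beta$ then $\alpha=\{(f(i),u)\}$ and $\beta=\{(u,f(j))\}$ for some $u\in U_t$; change the value of $f$ at $k$ to $u$. For (B3), if $N_f\equiv_{ij}N_g$ then $f$ and $g$ agree off $\{i,j\}$, so they map into the same class; take $L=N_f$ if $i=j$, and otherwise change the value of $f$ at $j$ to $g(j)$.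
\end{example}

Maddux's theorem states that
\[
\mathbf{SCB}_n\subseteq\mathbf{S}\mathfrak{Ra}\mathbf{CA}_n .
\]
The role of (B3) is visible in the algebra $\wp(\mathcal N)$ with $c_iY=\{M:M\equiv_iN\text{ for some }N\in Y\}$ and $d_{ij}=\{N:N(i,j)\le1'\}$: if $M\equiv_iK\equiv_jN$, then $M\equiv_{ij}N$, so (B3) gives $L$ with $M\equiv_jL\equiv_iN$, and this is (C2).

\medskip\noindent\textbf{Question.} For which finite $n\ge4$ is every algebra in $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_n$ a subalgebra of a relation algebra with an $n$-dimensional cylindric basis?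

\medskip
The answer is: for $n=4$ and for no other $n$.

\begin{theorem}\label{thm:four}
$\mathbf{S}\mathfrak{Ra}\mathbf{CA}_4\subseteq\mathbf{SCB}_4$.
\end{theorem}

\begin{theorem}\label{thm:main}
For every finite $d\ge4$ there is a finite relation algebra $\mathcal A_d\in\mathbf{S}\mathfrak{Ra}\mathbf{CA}_d$ that, for every finite $n\ge5$, does not embed in any relation algebra with an $n$-dimensional cylindric basis.
\end{theorem}

Taking $d=n$ in Theorem~\ref{thm:main} gives the negative answer for each finite $n\ge5$.

\subsection*{What separates four from five}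

The atoms of $\wp(\mathcal N)$ are networks, and a network is determined by the labels of its edges. An atom of another cylindric algebra describes an $n$-tuple and may say more than all the descriptions of its pairs. Condition (B3) amalgamates over $n-2$ nodes as soon as their edge labels agree. For $n=4$ the common part is one edge, and amalgamation over an edge is a form of the associative law (Section~\ref{sec:four}). For $n\ge5$ the common part contains a triangle, and (B3) asserts that a triangle carries no information beyond its edges (Section~\ref{sec:five}). In Section~\ref{sec:construction} we build a cylindric algebra whose triangles do carry more, in a way that its relation algebra reduct can detect.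

This alone does not answer the question, because the question allows us to pass to an extension of the given algebra. In an extension the atoms split, the edge labels become finer, and one may hope to record the hidden information on the edges. Together with Example~\ref{ex:rra} and the case $n=4$, this hope makes a positive answer a reasonable guess. The main work, in Section~\ref{sec:noembed}, is to show that for $\mathcal A_d$ no splitting is fine enough. Section~\ref{sec:consequences} contains two consequences.

\section{Atoms, networks and functional elements}\label{sec:atoms}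

We use the following standard consequences of the axioms of relation algebras. The element $1'$ is a two-sided identity with $1'^{\smile}=1'$; converse is an automorphism of the Boolean algebra; composition is \emph{completely additive}, that is, it distributes over all existing sums in each argument, and in particular it is monotone; and the \emph{Peircean law} holds:
\[
(x;y)\cdot z=0\iff(\breve x;z)\cdot y=0\iff(z;\breve y)\cdot x=0 .
\]
In this section $\mathcal B$ is an atomic relation algebra. An \emph{identity atom} is an atom below $1'$.

\begin{lemma}\label{lem:atoms}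
Let $\alpha,\beta,\gamma$ be atoms of $\mathcal B$.
\begin{enumerate}
\item[(a)] $\breve\alpha$ is an atom, and $\gamma\le\alpha;\beta\iff\beta\le\breve\alpha;\gamma\iff\alpha\le\gamma;\breve\beta$.
\item[(b)] There are unique identity atoms $\mathrm{dom}\,\alpha$ and $\mathrm{rng}\,\alpha$ with $\mathrm{dom}\,\alpha;\alpha=\alpha=\alpha;\mathrm{rng}\,\alpha$. They satisfy $\mathrm{dom}\,\alpha\le\alpha;\breve\alpha$, $\mathrm{rng}\,\alpha\le\breve\alpha;\alpha$ and $\mathrm{dom}\,\breve\alpha=\mathrm{rng}\,\alpha$. An identity atom $e$ satisfies $e=\breve e=\mathrm{dom}\,e=\mathrm{rng}\,e$.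
\item[(c)] $\alpha;\beta\ne0$ if and only if $\mathrm{rng}\,\alpha=\mathrm{dom}\,\beta$.
\item[(d)] If $\gamma\le\alpha;\beta$, then $\mathrm{dom}\,\gamma=\mathrm{dom}\,\alpha$ and $\mathrm{rng}\,\gamma=\mathrm{rng}\,\beta$.
\item[(e)] If $\gamma\le x;y$ with $x,y\in\mathcal B$, there are atoms $\alpha'\le x$ and $\beta'\le y$ with $\gamma\le\alpha';\beta'$. If an identity atom $e$ lies below $x;\breve x$, then some atom below $x$ has domain $e$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) An atom meets an element exactly when it lies below it, so this is the Peircean law.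

(b) For identity atoms $e,e'$ we have $e;e'\le e\cdot e'$, so $e;e'=0$ if $e\ne e'$. By complete additivity $\alpha=1';\alpha$ is the sum of the elements $e;\alpha\le\alpha$, so $e;\alpha=\alpha$ for some $e$. If also $e';\alpha=\alpha$, then $\alpha=e;e';\alpha$, so $e=e'$. The range is treated symmetrically. The two inequalities follow from $\alpha\le\mathrm{dom}\,\alpha;\alpha$ and $\alpha\le\alpha;\mathrm{rng}\,\alpha$ by (a). For an identity atom $e$, the products $\mathrm{dom}\,e;e$ and $e;\mathrm{rng}\,e$ are nonzero, so $\mathrm{dom}\,e=\mathrm{rng}\,e=e$, and $e\le e;\breve e\le\breve e$ gives $e=\breve e$. Taking converses in $\alpha;\mathrm{rng}\,\alpha=\alpha$ now gives $\mathrm{dom}\,\breve\alpha=\mathrm{rng}\,\alpha$.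

(c) If $\mathrm{rng}\,\alpha=\mathrm{dom}\,\beta=f$, then $\beta=f;\beta\le\breve\alpha;\alpha;\beta$, so $\alpha;\beta\ne0$. Otherwise $\alpha;\beta=\alpha;\mathrm{rng}\,\alpha;\mathrm{dom}\,\beta;\beta=0$.

(d) From $\gamma=\mathrm{dom}\,\gamma;\gamma\le\mathrm{dom}\,\gamma;\alpha;\beta$ we get $\mathrm{dom}\,\gamma;\alpha\ne0$; apply (c). Take converses for the range.

(e) By complete additivity $x;y$ is the sum of the products $\alpha';\beta'$, so $\gamma$ meets one of them. If $\gamma=e$, then $\mathrm{dom}\,\alpha'=e$ by (d).
\end{proof}

\begin{lemma}\label{lem:networks}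
\begin{enumerate}
\item[(a)] In a network, $N(v,u)=N(u,v)^{\smile}$ and $N(u,u)=\mathrm{dom}\,N(u,v)=\mathrm{rng}\,N(v,u)$.
\item[(b)] In a network, if $N(u,v)\le1'$, then $N(u,t)=N(v,t)$ and $N(t,u)=N(t,v)$ for all nodes $t$.
\item[(c)] Let $|V|\ge2$ and let $N:V\times V\to\mathrm{At}\,\mathcal B$ satisfy $N(v,u)=N(u,v)^{\smile}$ and $N(u,u)=\mathrm{dom}\,N(u,v)$ for all $u\ne v$. Suppose that every three-element subset of $V$ can be listed as $u,v,w$ so that $N(u,v)\le N(u,w);N(w,v)$. Then $N$ is a network.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) From $N(u,u)\le N(u,v);N(v,u)$ we get $N(v,u)\le N(u,v)^{\smile};N(u,u)\le N(u,v)^{\smile}$. Since $N(u,v)\le N(u,u);N(u,v)$, this product is nonzero, and Lemma~\ref{lem:atoms}(c) gives $N(u,u)=\mathrm{dom}\,N(u,v)$.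

(b) $N(u,t)\le N(u,v);N(v,t)\le N(v,t)$, and both sides are atoms. Take converses for the second equation.

(c) The six inequalities of a triangle are equivalent by Lemma~\ref{lem:atoms}(a) and converses. The inequalities with a repeated node have the forms $\alpha\le\mathrm{dom}\,\alpha;\alpha$, $\alpha\le\alpha;\mathrm{rng}\,\alpha$, $\mathrm{dom}\,\alpha\le\alpha;\breve\alpha$ and $e\le e;e$, and hold by Lemma~\ref{lem:atoms}(b).
\end{proof}

By (b), two nodes joined by an identity atom are indistinguishable; we call them \emph{identified}. If $N$ is a network on $V$ and $\sigma:V'\to V$ is any map, then $N\circ\sigma:(x,y)\mapsto N(\sigma x,\sigma y)$ is a network on $V'$.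

An element $f$ is \emph{functional} if $\breve f;f\le1'$. In $\wp(E)$ this says that $f$ is the graph of a partial function. Functional atoms matter because they force labels: a product of two atoms is in general a sum of many atoms, but not if the first factor is the converse of a functional atom.

\begin{lemma}\label{lem:functional}
Let $\varphi,\psi,\beta$ be atoms of $\mathcal B$.
\begin{enumerate}
\item[(a)] If $\varphi$ is functional and $\mathrm{dom}\,\varphi=\mathrm{dom}\,\beta$, then $\breve\varphi;\beta$ is an atom.
\item[(b)] If $\mathrm{dom}\,\varphi=\mathrm{dom}\,\psi$ and $\breve\varphi;\psi\le1'$, then $\varphi=\psi$.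
\item[(c)] If $\beta$ and $\varphi$ are functional and $\mathrm{rng}\,\beta=\mathrm{dom}\,\varphi$, then $\beta;\varphi$ is a functional atom with domain $\mathrm{dom}\,\beta$ and range $\mathrm{rng}\,\varphi$, and $\breve\beta;(\beta;\varphi)=\varphi$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The product is nonzero by Lemma~\ref{lem:atoms}(c). If $\gamma\le\breve\varphi;\beta$ is an atom, then $\beta\le\varphi;\gamma$, so $\breve\varphi;\beta\le\breve\varphi;\varphi;\gamma\le\gamma$.

(b) $\psi=\mathrm{dom}\,\varphi;\psi\le\varphi;\breve\varphi;\psi\le\varphi$.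

(c) Let $e=\mathrm{rng}\,\beta$. Then $e\le\breve\beta;\beta=e;\breve\beta;\beta\le e;1'=e$, so $\breve\beta;\beta=e$ and $\breve\beta;(\beta;\varphi)=e;\varphi=\varphi$. The element $f=\beta;\varphi$ is nonzero, and $\breve f;f=\breve\varphi;e;\varphi=\breve\varphi;\varphi\le1'$. Any two atoms $\gamma,\gamma'\le f$ have domain $\mathrm{dom}\,\beta$ and satisfy $\breve\gamma;\gamma'\le\breve f;f\le1'$, so they are equal by (b). Hence $f$ is an atom, and Lemma~\ref{lem:atoms}(d) gives its domain and range.
\end{proof}

\section{Dimension four}\label{sec:four}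

In every relation algebra,
\begin{equation}\label{eq:star}
(x;y)\cdot(z;v)\ne0\iff(\breve x;z)\cdot(y;\breve v)\ne0 .
\end{equation}
Indeed, by the Peircean law the left side is equivalent to $(\breve x;(z;v))\cdot y\ne0$, which by associativity is $((\breve x;z);v)\cdot y\ne0$, and by the Peircean law again this is the right side. In a quadrilateral with sides $x,y,z,v$, one diagonal can be labeled if and only if the other can.

\begin{proposition}\label{prop:four}
For every atomic relation algebra $\mathcal B$, the set of all $4$-dimensional networks is a $4$-dimensional cylindric basis. Every relation algebra belongs to $\mathbf{SCB}_4$.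
\end{proposition}

\begin{proof}
We build networks with the criterion of Lemma~\ref{lem:networks}(c), giving each reversed edge the converse label.

(B1) The labels $N_0(0,1)=\alpha$, $N_0(0,0)=\mathrm{dom}\,\alpha$, $N_0(1,1)=\mathrm{rng}\,\alpha$ define a network on $\{0,1\}$. Compose it with the map $4\to\{0,1\}$ that sends $1$ to $1$ and $0,2,3$ to $0$.

(B2) Let $N(i,j)\le\alpha;\beta$ and $k\notin\{i,j\}$. Suppose first that $i\ne j$, and let $l$ be the fourth node. Both $N(i,l);N(l,j)$ and $\alpha;\beta$ lie above $N(i,j)$, so by \eqref{eq:star} there is an atom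
\[
\gamma\le(N(l,i);\alpha)\cdot(N(l,j);\breve\beta).
\]
Define $M\equiv_kN$ by $M(i,k)=\alpha$, $M(k,j)=\beta$, $M(l,k)=\gamma$ and $M(k,k)=\mathrm{rng}\,\alpha$. By Lemma~\ref{lem:atoms}(c),(d), $\mathrm{rng}\,\alpha=\mathrm{dom}\,\beta=\mathrm{rng}\,\gamma$, and $\mathrm{dom}\,\alpha=N(i,i)$, $\mathrm{rng}\,\beta=N(j,j)$, $\mathrm{dom}\,\gamma=N(l,l)$. The triangles $ijk$, $lik$, $ljk$ satisfy $N(i,j)\le\alpha;\beta$, $\gamma\le N(l,i);\alpha$, $\gamma\le N(l,j);\breve\beta$, and the triangle $ijl$ lies in $N$. So $M$ is a network.

Now let $i=j$. Then $\beta\le\breve\alpha;N(i,i)\le\breve\alpha$, so $\beta=\breve\alpha$. Pick $j'\notin\{i,k\}$. We have $N(i,j')\le N(i,i);N(i,j')\le\alpha;(\breve\alpha;N(i,j'))$, so $N(i,j')\le\alpha;\beta'$ for some atom $\beta'$ by Lemma~\ref{lem:atoms}(e). The first case gives $M\equiv_kN$ with $M(i,k)=\alpha$, and then $M(k,i)=\breve\alpha=\beta$.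

(B3) Let $M\equiv_{ij}N$. If $i=j$, take $L=M$. Otherwise let $k,l$ be the other two nodes. Both $M(k,i);M(i,l)$ and $N(k,j);N(j,l)$ lie above $M(k,l)=N(k,l)$, so by \eqref{eq:star} there is an atom
\[
\gamma\le(M(i,k);N(k,j))\cdot(M(i,l);N(l,j)).
\]
Put $L(i,j)=\gamma$, and let $L$ agree with $M$ on pairs avoiding $j$ and with $N$ on pairs avoiding $i$; the two prescriptions agree on $\{k,l\}$. Then $\mathrm{dom}\,\gamma=M(i,i)$ and $\mathrm{rng}\,\gamma=N(j,j)$. The triangles $ikl$ and $jkl$ lie in $M$ and $N$, and $ijk$, $ijl$ are handled by the choice of $\gamma$. So $L$ is a network with $L\equiv_jM$ and $L\equiv_iN$.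

Finally, by the theorem of J\'onsson and Tarski every relation algebra embeds in its canonical extension, which is an atomic relation algebra.
\end{proof}

Theorem~\ref{thm:four} follows, since the members of $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_4$ are relation algebras. In dimension five the proof of (B3) would need an atom below three products $M(i,k);N(k,j)$, one for each common node $k$, and \eqref{eq:star} shows only that any two of them meet.

\section{What a cylindric basis gives on five nodes}\label{sec:five}

In this section $n\ge5$ and $\mathcal N$ is an $n$-dimensional cylindric basis for an atomic relation algebra $\mathcal B$. Conditions (B1)--(B3) refer to fixed positions $0,\dots,n-1$. We first free them from the positions. A \emph{configuration} on a finite set $V$ of nodes is a network of the form $M\circ\sigma$ with $M\in\mathcal N$ and $\sigma:V\to n$ injective. Renaming the nodes of a configuration, or restricting it to a subset, gives a configuration.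

\begin{lemma}\label{lem:config}
Let $K$ be a configuration on $V$ with $|V|\le4$, and let $w\notin V$.
\begin{enumerate}
\item[(a)] For every injective $\tau:V\to n$ there is $M\in\mathcal N$ with $K=M\circ\tau$.
\item[(b)] If $u,v\in V$, possibly equal, and $K(u,v)\le\alpha;\beta$ for atoms $\alpha,\beta$, then $K$ extends to a configuration $K'$ on $V\cup\{w\}$ with $K'(u,w)=\alpha$ and $K'(w,v)=\beta$. In particular, if $\varphi$ is an atom with domain $K(u,u)$, then $K$ extends to a configuration with label $\varphi$ from $u$ to $w$.
\item[(c)] If $\delta\le\alpha;\beta$ for atoms $\delta,\alpha,\beta$, there is a configuration on three nodes $u,v,w$ with labels $\delta$, $\alpha$, $\beta$ on $(u,v)$, $(u,w)$, $(w,v)$.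
\item[(d)] Let $|T|=3$ and let $w_1\ne w_2$ lie outside $T$. If $K_1$ and $K_2$ are configurations on $T\cup\{w_1\}$ and $T\cup\{w_2\}$ that agree on $T$, then some configuration on $T\cup\{w_1,w_2\}$ extends both.
\end{enumerate}
\end{lemma}

\begin{proof}
We begin with \emph{copying}. Let $M\in\mathcal N$ and $i\ne k$. Since $M(i,i)\le M(i,i);M(i,i)$, condition (B2) gives $M'\in\mathcal N$ with $M'\equiv_kM$ and $M'(i,k)=M(i,i)\le1'$. By Lemma~\ref{lem:networks}(b), $M'=M\circ\kappa$, where $\kappa:n\to n$ sends $k$ to $i$ and fixes all other positions. We say that $M'$ arises by copying $i$ onto $k$.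

(a) Let $K=M\circ\sigma$, and regard the nodes $x\in V$ as tokens placed at the positions $\sigma(x)$. If the position $k$ is free, copying $\sigma(x)$ onto $k$ gives $M'\in\mathcal N$ with $K=M'\circ\sigma'$, where $\sigma'(x)=k$ and $\sigma'=\sigma$ elsewhere. So any token can be moved to any free position, and since $|V|\le4<n$ some position is always free. Treat the tokens one at a time. When $x$ is treated and $\tau(x)$ is occupied by another token $y$, then $y$ is untreated, because a treated token $y$ sits at $\tau(y)\ne\tau(x)$. Move $y$ to a free position, and then move $x$ to $\tau(x)$.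

(b) Let $K=M\circ\sigma$ and let $k$ be a position outside the image of $\sigma$. Apply (B2) to $M$, $\sigma(u)$, $\sigma(v)$, $k$, and place $w$ at $k$. For the last statement use $K(u,u)\le\varphi;\breve\varphi$.

(c) By (B1) there is a configuration on $\{u,v\}$ with label $\delta$; apply (b).

(d) Fix a bijection from $T$ to $\{0,1,2\}$. By (a) there are $M_1,M_2\in\mathcal N$ carrying $K_1$ and $K_2$, with $T$ at these positions, $w_1$ at position $3$ in $M_1$, and $w_2$ at position $4$ in $M_2$. In both networks copy $0$ onto each of $5,\dots,n-1$. Afterwards the labels on $n\setminus\{3,4\}$ are determined by the labels on $\{0,1,2\}$ by the same rule in both networks, so $M_1\equiv_{34}M_2$. By (B3) there is $L\in\mathcal N$ with $L\equiv_4M_1$ and $L\equiv_3M_2$. Its restriction to $\{0,\dots,4\}$ is the required configuration.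
\end{proof}

Part (d) is amalgamation over a triangle. To turn it into a restriction on $\mathcal B$ we need a node whose labels can see a triangle. Suppose that some nodes stand for ordered pairs of other nodes, with coordinate projections $\pi_0$ and $\pi_1$. The label from the pair $w$ of $p,p'$ to a third node $z$ can then express any ternary property of $(p,p',z)$. The inequality in the next lemma says that a pair is determined by its two coordinates, and the conclusion says that the ternary property is determined by the edge labels.

\begin{lemma}[Rigidity]\label{lem:rigid}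
Let $\pi_0,\pi_1\in\mathcal B$ satisfy $(\pi_0;\breve\pi_0)\cdot(\pi_1;\breve\pi_1)\le1'$. Let $K_1,K_2$ be configurations on four nodes $p,p',z,w$ that agree on $\{p,p',z\}$ and satisfy $K_t(w,p)\le\pi_0$ and $K_t(w,p')\le\pi_1$ for $t=1,2$. Then $K_1(w,z)=K_2(w,z)$.
\end{lemma}

\begin{proof}
Rename $w$ as $w_t$ in $K_t$, and let $L$ be a common extension given by Lemma~\ref{lem:config}(d). Then $L(w_1,w_2)\le L(w_1,p);L(p,w_2)\le\pi_0;\breve\pi_0$ and $L(w_1,w_2)\le L(w_1,p');L(p',w_2)\le\pi_1;\breve\pi_1$. Hence $L(w_1,w_2)\le1'$, and $L(w_1,z)=L(w_2,z)$ by Lemma~\ref{lem:networks}(b).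
\end{proof}

\section{The algebras $\mathcal A_d$}\label{sec:construction}

Fix $d\ge4$. We define a class of finite structures with a binary \emph{color} and a ternary \emph{mark}, prove that it has amalgamation up to $2d$ points, and form the cylindric algebra of types of $d$-tuples of points and pairs of points.

\subsection*{Colored and marked structures}

We need three parameters.
\begin{itemize}
\item A finite set $\Lambda$ of colors with an asymmetric relation $\succ$ such that every $S\subseteq\Lambda$ with $|S|\le4d^2$ is \emph{dominated}: some $b\in\Lambda$ has $b\succ a$ for all $a\in S$. By asymmetry $b\notin S$, and $|\Lambda|\ge2$. Such a $\Lambda$ exists by an argument of Erd\H{o}s. Let $k=4d^2$ and orient the edges of the complete graph on $v\ge k$ vertices independently at random. A vertex outside a fixed $k$-set dominates it with probability $2^{-k}$, independently for different vertices. So some $k$-set is undominated with probability at most $\binom vk(1-2^{-k})^{v-k}$, which tends to $0$ as $v\to\infty$. Smaller sets are contained in $k$-sets.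
\item A number $R$ such that every coloring by $\Lambda$ of the edges of the complete graph on $R$ vertices has a monochromatic triangle; it exists by Ramsey's theorem.
\item The number of marks, $m=\max(2d,R)$.
\end{itemize}
Let $\mathcal K$ be the class of finite structures $\mathbf X=(X,\lambda,h)$, where $\lambda$ assigns to each two-element set $\{x,y\}\subseteq X$ a color $\lambda(x,y)\in\Lambda$, and $h$ assigns to each such set and each $z\in X\setminus\{x,y\}$ a mark $h(x,y;z)<m$, subject to:
\begin{enumerate}
\item[(K1)] no three distinct points have $\lambda(x,y)=\lambda(y,z)=\lambda(x,z)$;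
\item[(K2)] for distinct $x,y,z,z'$, if $h(x,y;z)=h(x,y;z')$ then $\lambda(z,z')\succ\lambda(x,y)$.
\end{enumerate}
The class $\mathcal K$ is closed under substructures and isomorphism.

Condition (K1) keeps the number of points below $R$. Condition (K2) is designed for Lemma~\ref{lem:rigid}, which will force two points that look alike from $x$ and from $y$ to have the same mark over $\{x,y\}$. One would like to forbid equal marks outright, but then amalgamation fails: two structures may add points $p$ and $q$ with $h(x,y;p)=h(x,y;q)$ to a common part containing $x,y$. Instead (K2) puts a price on equal marks. The price can be paid when $p$ and $q$ are amalgamated, since the color $\lambda(p,q)$ is still free. It cannot be paid in both directions: by asymmetry, $h(x,y;z)=h(x,y;z')$ and $h(z,z';x)=h(z,z';y)$ never hold together.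

\begin{lemma}[Amalgamation]\label{lem:amalg}
If $\mathbf P,\mathbf Q\in\mathcal K$ induce the same structure on $T=P\cap Q$ and $|P\cup Q|\le2d$, then some $\mathbf S\in\mathcal K$ on $P\cup Q$ induces $\mathbf P$ and $\mathbf Q$.
\end{lemma}

\begin{proof}
First let $P=T\cup\{p\}$ and $Q=T\cup\{q\}$ with $p\ne q$ outside $T$, so that $|T|\le2d-2$. The values still to be defined are $\lambda(p,q)$ and, for $t\in T$, the marks $h(p,q;t)$, $h(t,p;q)$, $h(t,q;p)$. Let $\lambda(p,q)$ dominate all colors used in $\mathbf P$ and $\mathbf Q$; there are fewer than $4d^2$ of them, and $\lambda(p,q)$ differs from each. Choose the marks $h(p,q;t)$, $t\in T$, pairwise distinct. Choose $h(t,p;q)$ different from all $h(t,p;t')$, and $h(t,q;p)$ different from all $h(t,q;t')$, where $t'\in T\setminus\{t\}$. These choices are possible because $m\ge2d>|T|$.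

A set of points not containing both $p$ and $q$ lies in $P$ or in $Q$. A triangle containing $p$ and $q$ is not monochromatic, since $\lambda(p,q)$ is a new color. For (K2) let $p,q\in\{x,y,z,z'\}$. If $\{x,y\}=\{p,q\}$, or if one of $p,q$ is in $\{x,y\}$ and the other in $\{z,z'\}$, then the two marks differ by choice. If $\{z,z'\}=\{p,q\}$, then $x,y\in T$ and $\lambda(p,q)\succ\lambda(x,y)$.

In general we use induction on $|P\setminus T|+|Q\setminus T|$. If one of the two differences is empty, take the larger structure; if both have one element, we are in the case above. Otherwise, by symmetry, $|P\setminus T|\ge2$ and $Q\setminus T\neq\emptyset$. Let $p\in P\setminus T$ and $P'=P\setminus\{p\}$. Amalgamate the structure on $P'$ with $\mathbf Q$; here $P'\cap Q=T$ and the measure has dropped by one. Then amalgamate the result with $\mathbf P$; here $(P'\cup Q)\cap P=P'$ and the measure is $|Q\setminus T|+1<|Q\setminus T|+|P\setminus T|$. All sets lie in $P\cup Q$.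
\end{proof}

\subsection*{Objects, types and the cylindric algebra}

An \emph{object} over $\mathbf X\in\mathcal K$ is either a \emph{single} $\langle x\rangle$ with $x\in X$, or a \emph{pair} $\langle x_0,x_1\rangle$ with $x_0\ne x_1$ in $X$. The \emph{support} of a family of objects is the set of all their coordinates. For a finite set $I$, an \emph{$I$-type} is the isomorphism class of a family $(o_i)_{i\in I}$ of objects together with the structure induced on its support; an isomorphism is a bijection of supports that preserves $\lambda$ and $h$ and maps each $o_i$ coordinatewise to its counterpart. A type therefore determines which objects are singles, which objects and which coordinates are equal, and the colors and marks on coordinates. For an $I$-type $E$ and $J\subseteq I$, let $E|J$ be the type of the subfamily indexed by $J$. We write $\mathrm{tp}(o,o')$ for the $2$-type of two objects. Amalgamation of structures gives amalgamation of types; the bound $2d$ comes from $d$ objects with at most two points each.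

\begin{lemma}[Gluing]\label{lem:glue}
Let $E$ be an $I$-type and $G$ a $J$-type with $E|(I\cap J)=G|(I\cap J)$ and $|I\cup J|\le d$. Then there is an $(I\cup J)$-type $F$ with $F|I=E$ and $F|J=G$.
\end{lemma}

\begin{proof}
Represent $E$ by $(o_i)_{i\in I}$ over $\mathbf P$ and $G$ by $(o'_j)_{j\in J}$ over $\mathbf Q$, where $P$ and $Q$ are the supports. Rename the points of $Q$ along the isomorphism between the two subfamilies indexed by $I\cap J$, and give the remaining points of $Q$ names outside $P$. Then $o_k=o'_k$ for $k\in I\cap J$, the set $P\cap Q$ is the support of these objects, and $\mathbf P,\mathbf Q$ agree on it. Also $|P\cup Q|\le2|I\cup J|\le2d$. Let $F$ be the type of the combined family in the amalgam given by Lemma~\ref{lem:amalg}.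
\end{proof}

Let $H$ be the finite set of all $d$-types. Put $E\equiv_iF$ if $E|(d\setminus\{i\})=F|(d\setminus\{i\})$. Let $\mathcal C=\wp(H)$ with
\[
c_iY=\{E:E\equiv_iF\text{ for some }F\in Y\},\qquad d_{ij}=\{E:o_i=o_j\text{ in }E\}.
\]
For $i\ne j$ let $E[j\leftarrow i]$ be the type obtained from $E$ by replacing $o_j$ by $o_i$. It is the only $F\in d_{ij}$ with $F\equiv_jE$, because a type in $d_{ij}$ is determined by its restriction to $d\setminus\{j\}$.

\begin{lemma}\label{lem:ca}
$\mathcal C\in\mathbf{CA}_d$.
\end{lemma}

\begin{proof}
(C1) holds because $\equiv_i$ is an equivalence relation.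

(C2) Let $i\ne j$ and $E\equiv_iF\equiv_jG$. Then $E$ and $G$ have the same restriction to $d\setminus\{i,j\}$. Gluing $E|(d\setminus\{j\})$ and $G|(d\setminus\{i\})$ gives $F'\in H$ with $E\equiv_jF'\equiv_iG$. Hence $c_ic_jY\subseteq c_jc_iY$ for all $Y$ and all $i\ne j$, and equality follows by symmetry.

(C3) We have $d_{ii}=H$. Let $k\notin\{i,j\}$. If $E\in d_{ij}$, then $E\equiv_kE[k\leftarrow i]\in d_{ik}\cdot d_{kj}$. If $E\equiv_kF\in d_{ik}\cdot d_{kj}$, then $o_i=o_j$ in $F$, hence in $F|(d\setminus\{k\})$, hence in $E$.

(C4) If $E\in c_i(d_{ij}\cdot x)\cdot c_i(d_{ij}\cdot-x)$, then $E[i\leftarrow j]$ lies in both $x$ and $-x$.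
\end{proof}

\subsection*{The relation algebra}

Let $\Theta$ be the set of $2$-types. For $S\subseteq\Theta$ let $\hat S=\{E\in H:E|\{0,1\}\in S\}$, and let $\mathcal A_d=\{\hat S:S\subseteq\Theta\}$.

\begin{lemma}\label{lem:ra}
$\mathcal A_d$ is a subalgebra of $\mathfrak{Ra}\,\mathcal C$, so $\mathcal A_d$ is a finite member of $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_d$. Its atoms correspond to the elements of $\Theta$, and under this correspondence:
\begin{enumerate}
\item[(a)] the identity atoms are the types $\mathrm{tp}(o,o)$, and $\mathrm{tp}(o,o')^{\smile}=\mathrm{tp}(o',o)$;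
\item[(b)] $\theta\le\theta';\theta''$ if and only if there are objects $o_0,o_1,o_2$ over some $\mathbf X\in\mathcal K$ with $\theta=\mathrm{tp}(o_0,o_1)$, $\theta'=\mathrm{tp}(o_0,o_2)$, $\theta''=\mathrm{tp}(o_2,o_1)$;
\item[(c)] $\mathrm{dom}\,\mathrm{tp}(o,o')=\mathrm{tp}(o,o)$ and $\mathrm{rng}\,\mathrm{tp}(o,o')=\mathrm{tp}(o',o')$.
\end{enumerate}
\end{lemma}

\begin{proof}
For $2\le i<d$ the relation $\equiv_i$ preserves $E|\{0,1\}$, so $c_i\hat S=\hat S$. The map $S\mapsto\hat S$ is a Boolean homomorphism, and it is injective because each $\mathrm{tp}(o,o')$ is the restriction of the $d$-type of $(o,o',\dots,o')$. The element $d_{01}$ is $\hat S$ for $S$ the set of types $\mathrm{tp}(o,o)$.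

For $i\ne j$ we have $E\in s^i_jx$ if and only if $E[j\leftarrow i]\in x$. To decide whether $E\in s^1_2s^0_1s^2_0\hat S$ we therefore replace
\[
(o_0,o_1,o_2)\mapsto(o_0,o_1,o_1)\mapsto(o_0,o_0,o_1)\mapsto(o_1,o_0,o_1),
\]
and the condition is $\mathrm{tp}(o_1,o_0)\in S$. So $\mathcal A_d$ is closed under converse, and (a) holds.

In the same way, $E\in\hat S;\hat S'$ if and only if some $F\equiv_2E$ has $\mathrm{tp}(o_0,o_2)\in S$ and $\mathrm{tp}(o_2,o_1)\in S'$. If $F$ exists, then $G=F|\{0,1,2\}$ is a $3$-type with $G|\{0,1\}=E|\{0,1\}$ and with these two properties. Conversely, given such a $G$, gluing it to $E|(d\setminus\{2\})$ produces $F$. So membership of $E$ in $\hat S;\hat S'$ depends only on $E|\{0,1\}$, in the way stated in (b). For (c), apply (b) to the triples $(o,o',o)$ and $(o,o',o')$.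
\end{proof}

From now on $d$ is fixed, $\mathcal A=\mathcal A_d$, and $\mathrm{At}\,\mathcal A=\Theta$. For $a\in\Lambda$ and $s\in\{0,1\}$, with $x_0\ne x_1$ and $\lambda(x_0,x_1)=a$, let
\[
\iota=\mathrm{tp}(\langle x_0\rangle,\langle x_0\rangle),\qquad
\rho_a=\mathrm{tp}(\langle x_0\rangle,\langle x_1\rangle),
\]
\[
\varepsilon_a=\mathrm{tp}(\langle x_0,x_1\rangle,\langle x_0,x_1\rangle),\qquad
\pi_s^a=\mathrm{tp}(\langle x_0,x_1\rangle,\langle x_s\rangle),
\]
and put $\varepsilon=\sum_a\varepsilon_a$ and $\pi_s=\sum_a\pi^a_s$. Structures on at most two points have no marks, so these types are well defined. For each $a$ fix a color $a'\ne a$. For $c<m$ let $\theta_{a,c}=\mathrm{tp}(\langle x_0,x_1\rangle,\langle z\rangle)$ in the three-point structure with $\lambda(x_0,x_1)=a$, $\lambda(x_0,z)=\lambda(x_1,z)=a'$, $h(x_0,x_1;z)=c$ and the other two marks $0$. This structure is in $\mathcal K$: (K1) holds as $a\ne a'$, and (K2) needs four points. The next lemma lists everything about $\mathcal A$ that the proof of Theorem~\ref{thm:main} uses, apart from finiteness.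

\begin{lemma}\label{lem:facts}
For $a,b\in\Lambda$ and $s\in\{0,1\}$ the following hold in $\mathcal A$.
\begin{enumerate}
\item[(A1)] $1'=\iota+\varepsilon$. The atoms with domain and range $\iota$ are $\iota$ and the $\rho_a$, and $\breve\rho_a=\rho_a$. Atoms below $\pi_s$ have domain below $\varepsilon$ and range $\iota$.
\item[(A2)] $\breve\pi_s;\pi_s\le1'$.
\item[(A3)] $(\pi_0;\breve\pi_0)\cdot(\pi_1;\breve\pi_1)\le1'$.
\item[(A4)] $\varepsilon\le\pi_s;\breve\pi_s$.
\item[(A5)] $\rho_a\le\breve\pi_0;\pi_1$. If $\rho_a\le\breve\theta;\theta'$ with atoms $\theta\le\pi_0$, $\theta'\le\pi_1$, then $\mathrm{dom}\,\theta=\varepsilon_a$.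
\item[(A6)] $\rho_a\not\le\rho_a;\rho_a$.
\item[(A7)] If $\theta\not\le\pi_0+\pi_1$ is an atom with domain $\varepsilon_a$ and range $\iota$, and $\rho_b\le\breve\theta;\theta$, then $b\succ a$.
\item[(A8)] The $\theta_{a,c}$ $(c<m)$ are $m$ distinct atoms with domain $\varepsilon_a$ and range $\iota$.
\end{enumerate}
\end{lemma}

\begin{proof}
We use Lemma~\ref{lem:ra} throughout, with $o_0,o_1,o_2$ as in its part (b). (A1) and (A8) follow from parts (a) and (c), the symmetry of $\lambda$, and the fact that a type determines its marks.

(A2) An atom below $\breve\pi_s;\pi_s$ is $\mathrm{tp}(o_0,o_1)$ where $o_0$ and $o_1$ are both the single formed by the $s$th coordinate of a pair $o_2$. So $o_0=o_1$.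

(A3) An atom below $\pi_s;\breve\pi_s$ is the type of two pairs with equal $s$th coordinates. If this holds for $s=0$ and $s=1$, the pairs are equal.

(A4) Take $o_0=o_1=\langle x_0,x_1\rangle$ and $o_2=\langle x_s\rangle$.

(A5) For $o_0=\langle x_0\rangle$, $o_1=\langle x_1\rangle$ take $o_2=\langle x_0,x_1\rangle$. In the second statement $o_2$ is a pair with coordinates given by $o_0$ and $o_1$, so its color is $a$.

(A6) Otherwise $o_0,o_1,o_2$ are three distinct singles with all colors $a$, against (K1).

(A7) Here $o_0=\langle z\rangle$, $o_1=\langle z'\rangle$ with $z\ne z'$ and $\lambda(z,z')=b$, and $o_2=\langle x_0,x_1\rangle$ has color $a$, with $\mathrm{tp}(o_2,\langle z\rangle)=\mathrm{tp}(o_2,\langle z'\rangle)=\theta$. Since $\theta\not\le\pi_0+\pi_1$, neither $z$ nor $z'$ is a coordinate of $o_2$. So the four points are distinct, $h(x_0,x_1;z)=h(x_0,x_1;z')$, and (K2) gives $b\succ a$.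
\end{proof}

\begin{remark}\label{rem:relbasis}
Each $E\in H$ gives a network $N_E(i,j)=\mathrm{tp}(o_i,o_j)$, by Lemma~\ref{lem:ra}(a),(b). These networks form a $d$-dimensional relational basis for $\mathcal A_d$: (B1) holds by repeating objects, and for (B2) one glues $E|(d\setminus\{k\})$ to the $\{i,j,k\}$-type given by Lemma~\ref{lem:ra}(b). For $d=4$ they satisfy (B3), because for $i\ne j$ the relation $N_E\equiv_{ij}N_G$ says that $E$ and $G$ have the same type on the two remaining indices, and we can glue. For $d\ge5$ this argument breaks down: three singles with the same colors may carry different marks.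
\end{remark}

\subsection*{Two easy cases of Theorem~\ref{thm:main}}

The two mechanisms of the proof can each be seen alone in an extreme case.

\begin{example}[All points visible]\label{ex:nonrep}
$\mathcal A$ is not representable. Suppose $\mathcal A\subseteq\wp(E)$ and take $(p,p)\in\varepsilon_a$. As $\varepsilon_a\le\theta_{a,c};\breve\theta_{a,c}$, there are $z_c$ with $(p,z_c)\in\theta_{a,c}$. The $z_c$ are distinct, since the $\theta_{a,c}$ are disjoint, and $(z_c,z_c)\in\iota$, since $\theta_{a,c}=\theta_{a,c};\iota$. For $c\ne c'$ the pair $(z_c,z_{c'})$ lies in one atom $\theta$ of $\mathcal A$, and $\iota;\theta;\iota\ne0$, so $\theta$ is some $\rho_b$ by (A1). As $m\ge R$, this coloring has a monochromatic triangle, and then $\rho_b\cdot(\rho_b;\rho_b)\ne0$, against (A6). The argument looks at $R+1$ points at once, and a basis of fixed dimension $n$ may show fewer.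
\end{example}

\begin{example}[No splitting]\label{ex:nobasis}
$\mathcal A$ itself has no $n$-dimensional cylindric basis for $n\ge5$. Suppose it has one. For $c=0,1$ take a configuration $K_c$ on nodes $w,z$ with label $\theta_{a,c}$, and add nodes $p,p'$ with labels $\pi^a_0,\pi^a_1$ from $w$, using Lemma~\ref{lem:config}(b). By Lemma~\ref{lem:ra}(b) the only atom below $\breve\pi_0^a;\pi^a_1$ is $\rho_a$, and the only atom below $\breve\pi^a_s;\theta_{a,c}$ is $\rho_{a'}$. So in both configurations the triangle $p,p',z$ has labels $K_c(p,p')=\rho_a$, $K_c(p,z)=K_c(p',z)=\rho_{a'}$ and $\iota$ on the diagonal. By (A3) and Lemma~\ref{lem:rigid}, $\theta_{a,0}=\theta_{a,1}$, against (A8). In an extension $\mathcal B\supseteq\mathcal A$ this argument fails, because $K_0(p,z)$ and $K_1(p,z)$ may be different atoms of $\mathcal B$ below $\rho_{a'}$.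
\end{example}

\section{No extension has a cylindric basis}\label{sec:noembed}

Suppose, for a contradiction, that $\mathcal A\subseteq\mathcal B$, where $\mathcal B$ is atomic and has an $n$-dimensional cylindric basis with $n\ge5$. The plan combines the two examples. Lemma~\ref{lem:rigid} applies only to triangles whose labels agree as atoms of $\mathcal B$; where it applies twice, (K2) gives a contradiction (Lemma~\ref{lem:square}). To avoid this, the labels of $\mathcal B$ must be so fine that many of them are functional (Lemma~\ref{lem:growth}). But functional atoms with a common domain behave like points that are all visible at once, so the Ramsey argument bounds their number (Lemma~\ref{lem:bound}).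

From now on ``atom'' means atom of $\mathcal B$ unless $\mathcal A$ is mentioned. As $\mathcal A$ is finite, each atom $\alpha$ lies below exactly one atom $[\alpha]$ of $\mathcal A$, and for $x\in\mathcal A$ we have $\alpha\le x$ if and only if $[\alpha]\le x$. If $\alpha\le\beta;\gamma$, then $[\alpha]$ meets $[\beta];[\gamma]\in\mathcal A$, so $[\alpha]\le[\beta];[\gamma]$. Also $[\breve\alpha]=[\alpha]^{\smile}$. From $\alpha\le\mathrm{dom}\,\alpha;\alpha$ we get $[\alpha]\le[\mathrm{dom}\,\alpha];[\alpha]$, so $[\mathrm{dom}\,\alpha]=\mathrm{dom}\,[\alpha]$, and likewise for ranges. With (A1) and (A2) this gives two facts.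
\begin{enumerate}
\item[(S)] An atom with domain and range below $\iota$ lies below $1'$ or below exactly one $\rho_a$.
\item[(P)] An atom below $\pi_s$ is functional, with domain below $\varepsilon$ and range below $\iota$.
\end{enumerate}
A node $u$ of a configuration $K$ is a \emph{single node} if $K(u,u)\le\iota$ and a \emph{pair node} if $K(u,u)\le\varepsilon$; every node is exactly one of these.

\begin{lemma}[Adding a pair]\label{lem:pairnode}
Let $K$ be a configuration on at most four nodes, and let $u,v$ be nodes with $K(u,v)\le\rho_a$. Then $K$ extends to a configuration $M$ with one new node $w$ such that $M(w,u)\le\pi_0$, $M(w,v)\le\pi_1$ and $M(w,w)\le\varepsilon_a$.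
\end{lemma}

\begin{proof}
By (A5) and Lemma~\ref{lem:atoms}(e) there are atoms $\eta\le\breve\pi_0$ and $\zeta\le\pi_1$ with $K(u,v)\le\eta;\zeta$. Lemma~\ref{lem:config}(b) gives $M$ with $M(u,w)=\eta$ and $M(w,v)=\zeta$. Then $\rho_a=[K(u,v)]\le[M(w,u)]^{\smile};[M(w,v)]$, so $[M(w,w)]=\mathrm{dom}\,[M(w,u)]=\varepsilon_a$ by (A5).
\end{proof}

\subsection*{Named singles}

For an identity atom $e$ let $F(e)$ be the set of functional atoms $\varphi$ with $\mathrm{dom}\,\varphi=e$ and $\mathrm{rng}\,\varphi\le\iota$. Seen from a node $p$ with $K(p,p)=e$, an atom $\varphi\in F(e)$ names a single node: two nodes with label $\varphi$ from $p$ are joined by an atom below $\breve\varphi;\varphi\le1'$. The label between the nodes named by $\varphi$ and $\psi$ is forced to be the atom $\breve\varphi;\psi$. So the argument of Example~\ref{ex:nonrep} can be run on $F(e)$ without any network.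

\begin{lemma}\label{lem:bound}
$|F(e)|<R$ for every identity atom $e$.
\end{lemma}

\begin{proof}
Suppose that $\varphi_1,\dots,\varphi_R\in F(e)$ are distinct. For $i\ne j$ the element $\breve\varphi_i;\varphi_j$ is an atom by Lemma~\ref{lem:functional}(a). Its domain and range are below $\iota$, and it is not below $1'$ by Lemma~\ref{lem:functional}(b). By (S) it lies below exactly one $\rho_a$. Since $(\breve\varphi_i;\varphi_j)^{\smile}=\breve\varphi_j;\varphi_i$ and $\breve\rho_a=\rho_a$, this colors the edges of the complete graph on $R$ vertices. For a monochromatic triangle $i,j,k$ of color $a$,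
\[
\breve\varphi_i;\varphi_k=\breve\varphi_i;e;\varphi_k\le(\breve\varphi_i;\varphi_j);(\breve\varphi_j;\varphi_k)\le\rho_a;\rho_a .
\]
So $\rho_a=[\breve\varphi_i;\varphi_k]\le\rho_a;\rho_a$, against (A6).
\end{proof}

\subsection*{Squares}

Two single nodes $u,v$ of a configuration $K$ are \emph{twins over} a node $p$ if $K(p,u)=K(p,v)$ and $K(u,v)\not\le1'$. A \emph{square} is a configuration on four nodes $p,p',u,v$ in which $u,v$ are twins over $p$ and over $p'$ with the same label,
\[
K(p,u)=K(p,v)=K(p',u)=K(p',v),
\]
and $K(p,p')\not\le1'$; see Figure~\ref{fig:square}. In a square the triangles $p,p',u$ and $p,p',v$ have the same labels, and so do $u,v,p$ and $u,v,p'$. This is the situation in which Lemma~\ref{lem:rigid} applies in both directions.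

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth,scale=1.05]
\node (p) at (1.6,1.4) {$p$}; \node (q) at (1.6,-1.4) {$p'$};
\node (u) at (0,0) {$u$}; \node (v) at (3.2,0) {$v$};
\draw[->] (p) -- node[above left] {$\alpha$} (u);
\draw[->] (p) -- node[above right] {$\alpha$} (v);
\draw[->] (q) -- node[below left] {$\alpha$} (u);
\draw[->] (q) -- node[below right] {$\alpha$} (v);
\draw[dashed] (p) -- (q); \draw[dashed] (u) -- (v);
\node (w) at (7.1,1.4) {$w$}; \node (r) at (7.1,-1.4) {$p$};
\node (x) at (5.5,0) {$u$}; \node (y) at (8.7,0) {$v$};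
\draw[->] (w) -- node[above left] {$\varphi_0$} (x);
\draw[->] (w) -- node[above right] {$\varphi_1$} (y);
\draw[->] (r) -- node[below left] {$\alpha$} (x);
\draw[->] (r) -- node[below right] {$\alpha$} (y);
\draw[->] (w) -- node[right,pos=0.28] {$\beta$} (r);
\draw[->,dashed] (x) -- node[above,pos=0.3] {$\mu$} (y);
\end{tikzpicture}
\caption{Left: a square. The four arrows carry the same atom $\alpha$, the nodes $u,v$ are single nodes, and the dashed edges carry atoms not below $1'$. No such configuration exists (Lemma~\ref{lem:square}). Right: the growth step (Lemma~\ref{lem:growth}). The single nodes $u,v$ have the same label $\alpha$ from $p$, their label $\mu$ is not below $1'$, and $w$ is a pair node with coordinates $u$ and $v$. The absence of squares makes $\beta$ functional.}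
\label{fig:square}
\end{figure}

\begin{lemma}\label{lem:square}
There is no square.
\end{lemma}

\begin{proof}
Let $K$ be a square with common label $\alpha$. Then $K(p,p)=\mathrm{dom}\,\alpha=K(p',p')$, so $p,p'$ are both single nodes or both pair nodes.

\emph{Case 1: $p,p'$ are single nodes.} By (S), $K(p,p')\le\rho_a$ and $K(u,v)\le\rho_b$ for some colors $a,b$. We show $b\succ a$. By Lemma~\ref{lem:pairnode} extend $K$ to $M$ by a node $w$ with $M(w,p)\le\pi_0$, $M(w,p')\le\pi_1$ and $M(w,w)\le\varepsilon_a$. Consider the restrictions of $M$ to $\{p,p',u,w\}$ and to $\{p,p',v,w\}$, and rename both $u$ and $v$ as $z$. They agree on $\{p,p',z\}$, because the labels from $p$ and $p'$ to $z$ are $\alpha$ and $M(u,u)=\mathrm{rng}\,\alpha=M(v,v)$. By (A3) and Lemma~\ref{lem:rigid}, $M(w,u)=M(w,v)$.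

Let $\theta=[M(w,u)]=[M(w,v)]$, an atom of $\mathcal A$ with domain $\varepsilon_a$ and range $\iota$. If $\theta\le\pi_0$, then $\alpha=M(p,u)\le M(p,w);M(w,u)\le\breve\pi_0;\pi_0\le1'$; if $\theta\le\pi_1$, then $\alpha=M(p',u)\le M(p',w);M(w,u)\le\breve\pi_1;\pi_1\le1'$. In both cases $K(u,v)\le\breve\alpha;\alpha\le1'$, which is false. So $\theta\not\le\pi_0+\pi_1$. From $M(u,v)\le M(u,w);M(w,v)$ we get $\rho_b\le\breve\theta;\theta$, and (A7) gives $b\succ a$.

Since all four nodes are single nodes, exchanging $(p,p')$ with $(u,v)$ turns $K$ into a square with common label $\breve\alpha$, and the same argument gives $a\succ b$. This contradicts the asymmetry of $\succ$.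

\emph{Case 2: $p,p'$ are pair nodes.} We replace $p$ and $p'$ by coordinates in which they differ, one at a time so as to use only five nodes. Let $e=\mathrm{dom}\,\alpha\le\varepsilon$. By (A3) there is $s$ with $K(p,p')\not\le\pi_s;\breve\pi_s$. By (A4) and Lemma~\ref{lem:atoms}(e) there is an atom $\varphi\le\pi_s$ with domain $e$; by (P) it is functional with range below $\iota$. By Lemma~\ref{lem:config}(b) extend $K$ to $M_1$ by a node $q$ with $M_1(p,q)=\varphi$. Restrict $M_1$ to $\{q,p',u,v\}$, and extend this to $M_2$ by a node $q'$ with $M_2(p',q')=\varphi$. Let $K'$ be the restriction of $M_2$ to $\{q,q',u,v\}$. All its nodes are single nodes.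

By Lemma~\ref{lem:functional}(a), $\breve\varphi;\alpha$ is an atom. For $z\in\{u,v\}$ we have $K'(q,z)\le M_1(q,p);M_1(p,z)=\breve\varphi;\alpha$ and $K'(q',z)\le M_2(q',p');M_2(p',z)=\breve\varphi;\alpha$, so these four labels are equal. If $K'(q,q')\le1'$, then $M_1(p',q)=M_2(p',q)=M_2(p',q')=\varphi$ by Lemma~\ref{lem:networks}(b), and so $K(p,p')\le M_1(p,q);M_1(q,p')=\varphi;\breve\varphi\le\pi_s;\breve\pi_s$, against the choice of $s$. Hence $K'(q,q')\not\le1'$. As $K'(u,v)=K(u,v)\not\le1'$, the configuration $K'$ is a square as in Case~1.
\end{proof}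

\subsection*{Twins and growth}

Lemma~\ref{lem:square} says that a node $p$ over which $u,v$ are twins is determined, up to identification, by $u$, $v$ and the common label. To use this we need twins. They exist because a pair node has at least $m\ge R$ different labels to single nodes, and these cannot all be functional.

\begin{lemma}\label{lem:twins}
For every identity atom $e\le\varepsilon$ there is a configuration $K$ on three nodes $p,u,v$ with $K(p,p)=e$ in which $u,v$ are twins over $p$.
\end{lemma}

\begin{proof}
Let $e\le\varepsilon_a$. By (A8), $e\le\varepsilon_a\le\theta_{a,c};\breve\theta_{a,c}$ for each $c<m$, so Lemma~\ref{lem:atoms}(e) gives an atom $\varphi_c\le\theta_{a,c}$ with domain $e$. Its range lies below $\mathrm{rng}\,\theta_{a,c}=\iota$. The $m\ge R$ atoms $\varphi_c$ are distinct, so by Lemma~\ref{lem:bound} one of them, say $\alpha$, is not functional. As $\mathcal B$ is atomic, there is an atom $\delta\le\breve\alpha;\alpha$ with $\delta\not\le1'$. By Lemma~\ref{lem:config}(c) there is a configuration $K$ with $K(u,v)=\delta$, $K(u,p)=\breve\alpha$, $K(p,v)=\alpha$. Then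 $K(p,u)=K(p,v)=\alpha$, $K(p,p)=e$, and $K(u,u)=K(v,v)=\mathrm{rng}\,\alpha\le\iota$.
\end{proof}

Now let $w$ be the pair of the twins $u,v$. It names $u$ and $v$, and these determine $p$. So $w$ names every single node that $p$ names, and it also names $u$, which $p$ cannot name because $p$ does not distinguish $u$ from $v$.

\begin{lemma}\label{lem:growth}
For every identity atom $e\le\varepsilon$ there is an identity atom $e'\le\varepsilon$ with $|F(e')|\ge|F(e)|+1$.
\end{lemma}

\begin{proof}
Take $K$ from Lemma~\ref{lem:twins}, and put $\alpha=K(p,u)=K(p,v)$ and $\mu=K(u,v)\not\le1'$. By (S) and Lemma~\ref{lem:pairnode}, extend $K$ to $M$ by a node $w$ with $\varphi_0:=M(w,u)\le\pi_0$, $\varphi_1:=M(w,v)\le\pi_1$ and $e':=M(w,w)\le\varepsilon$. Let $\beta=M(w,p)$, so $\mathrm{dom}\,\beta=e'$ and $\mathrm{rng}\,\beta=e$; see Figure~\ref{fig:square}. By (P), $\varphi_0,\varphi_1\in F(e')$. By Lemma~\ref{lem:functional}(a), the elements $\breve\varphi_0;\varphi_1$, $\breve\varphi_0;\beta$ and $\breve\varphi_1;\beta$ are atoms. They lie above $M(u,v)$, $M(u,p)$ and $M(v,p)$ respectively, so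
\begin{equation}\label{eq:forced}
\breve\varphi_0;\varphi_1=\mu,\qquad \breve\varphi_0;\beta=\breve\alpha=\breve\varphi_1;\beta .
\end{equation}

\emph{The atom $\beta$ is functional.} Let $\delta\le\breve\beta;\beta$ be an atom. By Lemma~\ref{lem:config}(c) there is a configuration on nodes $p_1,p_2,w$ with label $\delta$ from $p_1$ to $p_2$ and label $\beta$ from $w$ to $p_1$ and to $p_2$. The label of $(w,w)$ is $e'$. By Lemma~\ref{lem:config}(b), add a node $u$ with label $\varphi_0$ from $w$ and then a node $v$ with label $\varphi_1$ from $w$, and call the resulting five-node configuration $L$. The nodes $u,v$ are single nodes. For $t=1,2$, equation \eqref{eq:forced} gives $L(u,p_t)\le L(u,w);L(w,p_t)=\breve\alpha$ and $L(v,p_t)\le L(v,w);L(w,p_t)=\breve\alpha$, and also $L(u,v)\le L(u,w);L(w,v)=\mu$. So the labels from $p_1,p_2$ to $u,v$ all equal $\alpha$, and $L(u,v)=\mu\not\le1'$. The restriction of $L$ to $\{p_1,p_2,u,v\}$ is not a square, so $\delta\le1'$. Hence $\breve\beta;\beta\le1'$.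

\emph{Counting.} By Lemma~\ref{lem:functional}(c), $\varphi\mapsto\beta;\varphi$ maps $F(e)$ into $F(e')$, and it is injective because $\breve\beta;(\beta;\varphi)=\varphi$. The atom $\varphi_0$ is not in the image. Indeed, if $\varphi_0=\beta;\varphi$ with $\varphi\in F(e)$, then $\alpha=M(p,u)\le\breve\beta;\varphi_0=\varphi$, so $\alpha=\varphi$ is functional and $\mu\le\breve\alpha;\alpha\le1'$, which is false. Since $F(e)$ is finite by Lemma~\ref{lem:bound}, $|F(e')|\ge|F(e)|+1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemma~\ref{lem:ra}, $\mathcal A_d$ is a finite member of $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_d$. Suppose it embeds in an atomic $\mathcal B$ with an $n$-dimensional cylindric basis, $n\ge5$. Since $\varepsilon\ne0$, there are identity atoms of $\mathcal B$ below $\varepsilon$. By Lemma~\ref{lem:bound} we can choose one, $e$, with $|F(e)|$ maximal. This contradicts Lemma~\ref{lem:growth}.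
\end{proof}

\begin{remark}
Condition (B3) enters only through Lemma~\ref{lem:config}(d), hence through Lemma~\ref{lem:rigid}, in Case~1 of Lemma~\ref{lem:square}. It cannot be dropped, since $\mathcal A_d$ has a $d$-dimensional relational basis by Remark~\ref{rem:relbasis}. No step uses more than five nodes, which is why one algebra $\mathcal A_d$ serves for all $n\ge5$; and five are needed, by Proposition~\ref{prop:four}. The dimension $d$ enters only through the bound $2d$ in Lemmas~\ref{lem:amalg} and~\ref{lem:glue}. Of the parameters, domination and $m\ge2d$ are used for amalgamation, asymmetry of $\succ$ excludes squares, the choice of $R$ bounds $F(e)$, and $m\ge R$ produces twins.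
\end{remark}

\section{Consequences}\label{sec:consequences}

\begin{corollary}\label{cor:classes}
For finite $k,n\ge4$, the inclusion $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_k\subseteq\mathbf{SCB}_n$ holds if and only if $n=4$. In particular, $\mathbf{SCB}_4=\mathbf{S}\mathfrak{Ra}\mathbf{CA}_4$ is the class of all relation algebras, and $\mathbf{SCB}_n\subsetneq\mathbf{S}\mathfrak{Ra}\mathbf{CA}_n$ for all finite $n\ge5$.
\end{corollary}

\begin{proof}
The members of $\mathbf{S}\mathfrak{Ra}\mathbf{CA}_k$ are relation algebras, every relation algebra is in $\mathbf{SCB}_4$ by Proposition~\ref{prop:four}, and $\mathbf{SCB}_4\subseteq\mathbf{S}\mathfrak{Ra}\mathbf{CA}_4$ by Maddux's theorem. This proves the statements for $n=4$. If $n\ge5$, then $\mathcal A_k\in\mathbf{S}\mathfrak{Ra}\mathbf{CA}_k\setminus\mathbf{SCB}_n$ by Theorem~\ref{thm:main}. The strict inclusion is the case $k=n$ together with Maddux's theorem.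
\end{proof}

\begin{lemma}\label{lem:decreasing}
$\mathbf{S}\mathfrak{Ra}\mathbf{CA}_{d+1}\subseteq\mathbf{S}\mathfrak{Ra}\mathbf{CA}_d$ for every finite $d\ge4$.
\end{lemma}

\begin{proof}
Let $\mathcal C\in\mathbf{CA}_{d+1}$ and $D=\{x\in C:c_dx=x\}$. By (C1), $c_dc_dy=c_d(1\cdot c_dy)=c_d1\cdot c_dy=c_dy$ for all $y$. For $x,y\in D$ we have $c_d(x\cdot y)=c_d(x\cdot c_dy)=x\cdot y$, and $c_d(-x)\cdot x=c_d(-x)\cdot c_dx=c_d(-x\cdot c_dx)=c_d0=0$, so $c_d(-x)=-x$. For $i,j<d$, the set $D$ is closed under $c_i$ by (C2), and it contains $d_{ij}=c_d(d_{id}\cdot d_{dj})$ by (C3). So $D$, with the operations indexed below $d$, satisfies the equations (C1)--(C4) and is a member of $\mathbf{CA}_d$. Its relation algebra reduct has the same universe as $\mathfrak{Ra}\,\mathcal C$ and the same operations, which involve only the indices $0,1,2$.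
\end{proof}

\begin{corollary}\label{cor:nfa}
Let $n\ge5$ be finite. No class $\mathbf V$ with $\mathbf{RRA}\subseteq\mathbf V\subseteq\mathbf{SCB}_n$ is finitely axiomatizable in first-order logic; in particular $\mathbf{SCB}_n$ is not.
\end{corollary}

\begin{proof}
Let $\mathcal D$ be the ultraproduct of the algebras $\mathcal A_d$ $(d\ge4)$ over a nonprincipal ultrafilter. Fix $k\ge4$. By Lemma~\ref{lem:decreasing}, for each $d\ge k$ there is $\mathcal C_d\in\mathbf{CA}_k$ such that $\mathcal A_d$ embeds in $\mathfrak{Ra}\,\mathcal C_d$. The set of $d\ge k$ is cofinite and so belongs to the ultrafilter; hence $\mathcal D$ embeds in the ultraproduct of the $\mathfrak{Ra}\,\mathcal C_d$. The class $\mathbf{CA}_k$ is defined by equations and so is closed under ultraproducts, and $\mathfrak{Ra}$ commutes with ultraproducts because its universe is defined by equations and its operations by terms. Thus $\mathcal D\in\mathbf{S}\mathfrak{Ra}\mathbf{CA}_k$ for every $k\ge4$, and $\mathcal D\in\mathbf{RRA}\subseteq\mathbf V$ by \eqref{eq:rra}. If $\mathbf V$ were the class of models of a single sentence, that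 sentence would hold in $\mathcal D$ and therefore, by the fundamental theorem on ultraproducts, in some $\mathcal A_d$. But no $\mathcal A_d$ is in $\mathbf{SCB}_n\supseteq\mathbf V$, by Theorem~\ref{thm:main}. The class $\mathbf V=\mathbf{SCB}_n$ is covered because $\mathbf{RRA}\subseteq\mathbf{SCB}_n$ by Example~\ref{ex:rra}.
\end{proof}

\begin{thebibliography}{9}
\bibitem{HH} Hirsch and Hodkinson, \emph{Relation Algebras by Games}.
\end{thebibliography}
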